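# Condition (B) for a homogeneous polynomial from the roots of its $b$-function

## 1. Sums of hyperbolic planes, one prime at a time

Work over $\mathbb Q$ with $f_r=x_1y_1+\dots+x_ry_r$, a form in $n=2r$ variables. For a prime $p$ let $\psi_p$ be an additive character of $\mathbb Q_p$ that is trivial on $\mathbb Z_p$ and nontrivial on $p^{-1}\mathbb Z_p$. What is $\int_{\mathbb Z_p^n}\psi_p(tf_r)$?

For one plane, integrate in $y$ first: $\int_{\mathbb Z_p}\psi_p(txy)\,dy$ is $1$ if $tx\in\mathbb Z_p$ and $0$ otherwise. So the double integral is the volume of $\{x\in\mathbb Z_p:|x|\le|t|^{-1}\}$, which is $\max(1,|t|)^{-1}$. For $r$ planes,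
$$E_p(t)=\int_{\mathbb Z_p^n}\psi_p(tf_r)=\max(1,|t|)^{-r}.$$
At the real place use the Gaussian. Integrating in $y$ and then in $x$, $\int_{\mathbb R^2} e^{-\pi(x^2+y^2)}e^{2\pi i txy}dx\,dy=\int e^{-\pi(1+t^2)x^2}dx=(1+t^2)^{-1/2}$, so $r$ planes give $(1+t^2)^{-r/2}$.

Now multiply over all places to get a function $F^*$ on the adeles $A_{\mathbb Q}$, and ask whether it is integrable. The integral over $\mathbb Q_p$ is $1+c_p$ with
$$c_p=\sum_{m\ge1}(p^m-p^{m-1})p^{-rm}=\Bigl(1-\frac1p\Bigr)\frac{p^{1-r}}{1-p^{1-r}}\qquad(r\ge2),$$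
and $c_p=\infty$ for $r=1$. For $r\ge3$ we have $c_p\le p^{1-r}\le p^{-2}$, so $\prod_p(1+c_p)<\infty$. For $r=2$ we get $c_p=1/p$ exactly, and $\prod_p(1+1/p)=\infty$. So $F^*$ is integrable on $A_{\mathbb Q}$ if and only if $r\ge3$. At $r=2$ every single place is fine; what diverges is the product.

Compare this with a differential operator. Since $\partial_{x_i}\partial_{y_i}f_r^{s+1}=(s+1)(f_r^s+s\,x_iy_if_r^{s-1})$,
$$\Bigl(\sum_i\partial_{x_i}\partial_{y_i}\Bigr)f_r^{s+1}=(s+1)(s+r)f_r^s .$$
The polynomial $(s+1)(s+r)$ is the $b$-function of $f_r$. Integrability holds exactly when the root $-r$ lies to the left of $-2$. Is this a coincidence of quadratic forms, or do the roots of the $b$-function of a general form decide such adelic questions?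

## 2. Weil's Condition (B), the Poisson formula and the $b$-function

Let $k$ be an algebraic number field, $A_k$ its adele ring, and $f\in k[x_1,\dots,x_n]$ a nonconstant homogeneous polynomial of degree $d$. Fix a nontrivial character $\psi$ of $A_k$ trivial on $k$, and self-dual Haar measures on $A_k$ and $A_k^n$. A Schwartz–Bruhat function on $A_k^n$ is a finite sum of functions $\Phi_\infty\otimes\bigotimes_{v<\infty}\Phi_v$, with $\Phi_\infty$ a Schwartz function on $\prod_{v\mid\infty}k_v^n$, each $\Phi_v$ locally constant with compact support, and $\Phi_v=1_{O_v^n}$ for almost all $v$. Put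
$$F^*_\Phi(i^*)=\int_{A_k^n}\Phi(x)\,\psi(i^*f(x))\,dx .$$

**Condition (B).** For every Schwartz–Bruhat $\Phi$, the function $F^*_\Phi$ is integrable on $A_k$, and $\sum_{\xi^*\in k}|F^*_\Phi(\xi^*+i^*)|$ converges uniformly for $i^*$ in compact subsets of $A_k$.

Under (B) the Fourier transform $F_\Phi(i)=\int_{A_k}F_\Phi^*(i^*)\psi(-ii^*)\,di^*$ is continuous and is the density of the image measure $f_*(\Phi\,dx)$. The Poisson formula (P) is the identity $\sum_{\xi\in k}F_\Phi(\xi)=\sum_{\xi^*\in k}F^*_\Phi(\xi^*)$ for every $\Phi$. In Section 1 we saw that (B) fails for $f_1$ and $f_2$, since integrability already fails.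

**Critical set.** $C_f$ is the common zero set of the $\partial f/\partial x_i$, and $X=f^{-1}(0)$; both are taken over $\bar k$. The first hypothesis is

(i) the codimension of $C_f$ in $X$ is at least two, that is, $\dim C_f\le n-3$ (trivially true if $C_f=\emptyset$).

**The $b$-function.** $b_f(s)$ is the monic polynomial $b(s)$ of least degree such that $P(s)f^{s+1}=b(s)f^s$ for some $P(s)\in k[s,x_1,\dots,x_n,\partial/\partial x_1,\dots,\partial/\partial x_n]$. It does not change under extension of the base field, its roots are negative rational numbers, and $-1$ is a root. For a nondegenerate quadratic form, $b_f(s)=(s+1)(s+n/2)$.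

For a $p$-adic completion $K$ of $k$ we write $O_K$, $\pi$, $|\cdot|_K$ for the ring of integers, a prime element, and the normalized absolute value; $dx$ has $\mathrm{vol}(O_K^n)=1$, and $\psi$ is a character of $K$ with $\psi|O_K=1$ and $\psi|\pi^{-1}O_K\neq1$. The known result, Theorem 15.2 of the book that poses the problem, says: if (i) holds and

(ii) there is a real $\sigma>2$ with $\bigl|\int_{O_K^n}\psi(i^*f(x))\,dx\bigr|\le\max(1,|i^*|_K)^{-\sigma}$ for almost all $p$-adic completions $K$ of $k$ and all $i^*\in K$,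

then $f$ satisfies (B), hence (P). Conjecture 15.3 there says that the analytic condition (ii) may be replaced by a condition on roots. It is true, and proving it is the goal of these notes.

**Theorem A (Conjecture 15.3).** *If $f$ satisfies (i) and $b_f(s)=(s+1)\prod_{\lambda>2}(s+\lambda)$, then $f$ satisfies Condition (B), hence (P).*

Here the product is over a finite, possibly empty, multiset of rational numbers $\lambda>2$.

## 3. Cones with an isolated singular point

The natural plan is to derive (ii) from the roots. We test it where everything can be computed: $d\ge2$, $n\ge3$, $C_f=\{0\}$. Let $v$ be a finite place outside a suitable finite set, and write $K=k_v$, $O$, $\pi$, $q$ for its data, with $f\in O[x]$, $d\in O^\times$, the character $\psi_v$ trivial on $O$ but not on $\pi^{-1}O$, and $0$ the only critical point of $f$ mod $\pi$. Put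
$$E_v(i)=\int_{O^n}\psi_v(if(x))\,dx .$$
It is invariant under $i\mapsto i+a$, $a\in O$, and equals $1$ on $O$.

**Lemma 3.1.** *Let $f\in O[x]$, let $\psi_v$ be trivial on $O$ but not on $\pi^{-1}O$, and let $D=\{x\in O^n:\nabla f(x)\equiv0\bmod\pi\}$. If $|i|=q^m$ with $m\ge2$, then $E_v(i)=\int_D\psi_v(if(x))\,dx$.*

*Proof.* Let $\nabla f(x_0)\not\equiv0$. Then $z(y)=\pi^{-1}(f(x_0+\pi y)-f(x_0))$ is a polynomial over $O$ congruent mod $\pi$ to a linear form with some unit coefficient, say that of $y_1$. By Hensel's lemma $y\mapsto(z,y_2,\dots,y_n)$ is a bijection of $O^n$, and it preserves measure since its Jacobian is a unit. So the integral over $x_0+\pi O^n$ contains the factor $\int_O\psi_v(i\pi z)\,dz$, which vanishes because $|i\pi|\ge q$. $\square$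

In our case $D=\pi O^n$. By homogeneity $E_v(i)=q^{-n}E_v(\pi^di)$ for $m\ge2$. For $m=1$, $E_v(i)$ is $q^{-n}$ times an exponential sum over $\mathbb F_q^n$, and we use the following bound.

**[D]** Deligne, *La conjecture de Weil I*, Thm 8.4: if $Q\in\mathbb F_q[x_1,\dots,x_N]$ has degree $d$ prime to $p$ and its leading form defines a smooth projective hypersurface, then $|\sum_x\bar\psi(Q(x))|\le(d-1)^Nq^{N/2}$.

So $|E_v(i)|\le(d-1)^nq^{-n/2}$ for $m=1$, $E_v(i)=q^{-n}$ for $2\le m\le d$, and $E_v(i)=q^{-n}E_v(\pi^di)$ for $m>d$. We draw two conclusions.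

*Estimate (ii).* At $m=d$ it demands $q^{-n}\le q^{-\sigma d}$ with $\sigma>2$, so it forces $n>2d$. Conversely, if $n>2d$, choose $2<\sigma<n/d\le n/2$ and write $m=ad+b$ with $1\le b\le d$. For $b=1$ the bound is $q^{-an}(d-1)^nq^{-n/2}\le q^{-\sigma(ad+1)}$ for $q$ large. For $b\ge2$ it is $q^{-(a+1)n}\le q^{-\sigma(a+1)d}\le q^{-\sigma m}$. So (ii) holds. The largest root of $b_f/(s+1)$ is $-n/d$ for an isolated homogeneous singularity, so here the root condition gives (ii).

*Summability.* Let $S_m$ be the sum of $|E_v(\beta)|$ over the $q^m-q^{m-1}$ classes $\beta\in K/O$ with $|\beta|=q^m$. Then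
$$S_1\le(d-1)^nq^{1-n/2},\qquad S_m\le q^{m-n}\ (2\le m\le d),\qquad S_m=q^{d-n}S_{m-d}\ (m>d).$$
If $n\ge d+2$ and $n\ge5$, then $c_v=\sum_{m\ge1}S_m\le Cq^{-3/2}$ with $C$ independent of $v$, and $\sum_vc_v<\infty$. For a smooth cubic in five variables, $c_v$ is summable although (ii) fails for all good $v$: at $|i|=q^3$ the integral is $q^{-5}>q^{-3\sigma}$. So (ii) demands decay in $m$ at each place, while the sum over places asks for something weaker.

For nonisolated singularities $D$ is not $\pi O^n$, the recursion is gone, and one must resolve the singularities. We now see what happens there to the attempt to prove (ii).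

## 4. Vanishing order against Jacobian order on a resolution

Assume (i). Then $f$ is squarefree, since a multiple factor $g$ would give $C_f\supset\{g=0\}$. Euler's formula gives $C_f\subset X$, so $C_f=\mathrm{Sing}\,X$. The hypersurface $X$ is Cohen–Macaulay and regular in codimension one, so it is normal. Being a cone, it is connected, so it is irreducible over $\bar k$. If $d=1$ then $C_f=\emptyset$; if $d\ge2$ then $0\in C_f$.

**Resolution.** Fix a projective log resolution $h:Y\to\mathbb A^n$ of $(\mathbb A^n,X)$ over $k$ that is an isomorphism over the simple normal crossing (snc) locus, hence over $\mathbb A^n\setminus C_f$ (Hironaka, Szabó; see Kollár, *Singularities of the MMP*, Thm 10.45). Let $\tilde X$ be the strict transform, which is smooth, and let $E_j$ be the exceptional prime divisors. Write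
$$\operatorname{div}(f\circ h)=\tilde X+\sum N_jE_j,\qquad \operatorname{div}h^*(dx_1\wedge\dots\wedge dx_n)=\sum(\nu_j-1)E_j.\tag{1}$$
Since $h(E_j)\subset C_f\subset X$, we have $N_j\ge1$.

We also have $h^{-1}(C_f)=\bigcup E_j$. Indeed, the exceptional locus is $\bigcup E_j$, as $\mathbb A^n$ is smooth. Suppose $y\in h^{-1}(C_f)$ lies outside it. By Zariski's main theorem $h$ is an isomorphism over a neighborhood of $h(y)$, so $X$ is snc at $h(y)$. As $X$ is normal, only one component passes through $h(y)$ and $X$ is smooth there, contradicting $h(y)\in C_f$. Below we use of $h$ only that it is a log resolution which is an isomorphism over $\mathbb A^n\setminus C_f$.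

*Example.* If $C_f=\{0\}$, $d\ge2$, $n\ge3$, blow up the origin. In the chart $x_1=y_1$, $x_i=y_1y_i$ we have $f\circ h=y_1^df(1,y_2,\dots,y_n)$ and $dx=y_1^{n-1}dy$. So there is one $E$ with $(N,\nu)=(d,n)$, and $\tilde X$ is smooth and transversal to $E$.

The two conditions that will govern everything are

(T) $\nu_j\ge N_j+2$ for all $j$;

(E) $\displaystyle\sum_v q_v^{-n}\sum_{u\in\mathbb F_v^\times}\Bigl|\sum_{x\in\mathbb F_v^n}\bar\psi_v(u\bar f(x))\Bigr|<\infty$, the outer sum being over almost all finite places, with residue fields $\mathbb F_v$, $q_v=\#\mathbb F_v$, and $\bar\psi_v\ne1$ an additive character of $\mathbb F_v$ (its choice only permutes the $u$).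

**Theorem B.** *Let $f$ satisfy (i). Then (B) holds $\iff$ (T) and (E) hold. If $\dim C_f\le n-5$, (E) is automatic, so then (B) $\iff$ (T).*

**Corollary C.** *Let $n\ge3$, $d\ge2$, $C_f=\{0\}$. Then (B) $\iff n\ge d+2$ and $n\ge5$.*

Corollary C shows that $\lambda>2$ in Theorem A cannot be weakened to $\lambda\ge2$: a nondegenerate quadratic form with $n=4$ has $b_f=(s+1)(s+2)$, satisfies (i) and fails (B). It also shows that the root condition is not necessary for (B): a smooth cubic form in $5$ variables satisfies (B), but $-5/3$ is a root of its $b_f$.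

Why the difference $\nu-N$? Near a general point of $E_j$ over a residue field of size $q$, the points with $\operatorname{ord}f=N_j$ fill a volume of order $q^{-\nu_j}$, and there are about $q^{N_j}$ classes $\beta$ with $|\beta|=q^{N_j}$. So $E_j$ contributes about $q^{N_j-\nu_j}$ to $c_v$, and $\sum_vq_v^{-1}$ diverges while $\sum_vq_v^{-2}$ converges. This is made precise in Sections 10 to 12.

Why not the ratio? Bounding the integral disc by disc on $Y$ gives decay in $m$ with an exponent limited by the smallest $\nu_j/N_j$. This is the point where the attempt to reach (ii) stops. If $E_j$ meets $\tilde X$, blow up $E_j\cap\tilde X$: the result is again an allowed resolution, its new divisor has $(N,\nu)=(N_j+1,\nu_j+1)$, and it meets the new strict transform. Repeating, we meet the ratios $(\nu_j+a)/(N_j+a)\to1$, so on such resolutions this bound never gives an exponent above $2$, whatever the roots are. The difference $\nu-N$ is unchanged by these blow-ups. We will therefore not prove (ii); we prove that the root condition implies (T) and $\operatorname{codim}C_f\ge5$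 (Sections 5 to 8), and that (T) and (E) imply (B) (Sections 9 to 11).

## 5. Minimal exponents, and critical sets of codimension at least five

Fix $\bar k\subset\mathbb C$. For a function $g\not\equiv0$ near $x$ with $g(x)=0$ let $b_{g,x}$ be the local $b$-function: the same definition, with operators having coefficients regular (or holomorphic) near $x$. The two versions agree, because $\mathcal O_x^{an}$ is faithfully flat over $\mathcal O_x$. Again $-1$ is a root.

**Minimal exponent.** Put $\tilde b_{g,x}(s)=b_{g,x}(s)/(s+1)$, and let $\tilde\alpha_x(g)$ be minus the largest root of $\tilde b_{g,x}$, with $\tilde\alpha_x(g)=\infty$ if $\tilde b_{g,x}=1$.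

*Examples.* At a smooth point of $g=0$, $b=s+1$ and $\tilde\alpha=\infty$. For $\sum_{i\le c}Y_i^2$ at the origin of a space with coordinates $Y_1,\dots,Y_c$ and possibly others, $b=(s+1)(s+c/2)$ and $\tilde\alpha=c/2$.

An operator that works globally works locally, so $b_{g,x}\mid b_g$. An operator that works at $x$ works on a neighborhood, so $b_{g,x'}\mid b_{g,x}$ for $x'\in g^{-1}(0)$ near $x$, and $\tilde\alpha_{x'}(g)\ge\tilde\alpha_x(g)$ there. In particular, under the hypothesis of Theorem A, $\tilde\alpha_x(f)>2$ for all $x\in X(\mathbb C)$. We need one theorem about restriction.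

**[MP]** Mustaţă–Popa, *Hodge ideals for $\mathbb Q$-divisors, V-filtration, and minimal exponent*, Forum Math. Sigma 8 (2020), Thm E(1): if $Z$ is a smooth subvariety of a smooth complex variety, $D$ an effective divisor, $Z\not\subset D$, $x\in D\cap Z$, then $\tilde\alpha_x(D|_Z)\le\tilde\alpha_x(D)$.

**Proposition 5.1.** *Assume (i) and $\tilde\alpha_x(f)>2$ for all $x\in X(\mathbb C)$. Then (a) every component of $C_f$ has codimension $\ge5$ in $\mathbb A^n$; (b) (T) holds.*

*Proof of (a).* The purpose is to deform $f$ to a sum of squares while controlling $\tilde\alpha$. Let $W$ be a component of $C_f$ of codimension $c$, and let $x$ be a smooth point of $W$ on no other component. Let $y_1,\dots,y_c$ be part of a coordinate system at $x$, cutting out $W$. As $f$ vanishes on $W$, $f=\sum b_iy_i$. As $df$ vanishes along $W$ and the $dy_i$ are independent there, $b_i|_W=0$. Hence $f=\sum a_{ij}y_iy_j$ with $(a_{ij})$ symmetric.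

On (a neighborhood of $x$)$\times\mathbb A^1_\tau$ put $G=f+\tau\sum y_i^2$. Restricting to $\tau=0$ gives $f$. By [MP] and semicontinuity, for small $\tau_0$,
$$2<\tilde\alpha_x(f)\le\tilde\alpha_{(x,0)}(G)\le\tilde\alpha_{(x,\tau_0)}(G).$$
The polynomial $\det(a_{ij}(x)+\tau\delta_{ij})$ is monic in $\tau$, so for small $\tau_0\ne0$ the matrix $(a_{ij}+\tau\delta_{ij})$ is invertible at $(x,\tau_0)$. An invertible symmetric holomorphic matrix is locally $B^tB$ with $B$ holomorphic and invertible: write its value at the point as $C^tC$, factor $C^t(\cdot)C$ out, and take the binomial square root of $1+{}$(small symmetric matrix). So $G=\sum Y_i^2$ with $Y=By$, and at $(x,\tau_0)$, where $y=0$, we have $dY=B\,dy$, so the $dY_i$ are independent. Hence $\tilde\alpha_{(x,\tau_0)}(G)=c/2$, and $c>4$. $\square$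

## 6. Jets over the center of a divisor

For (b) we translate $\nu-N$ into a dimension of jets.

**Jets.** For a complex scheme $V$ of finite type, $J_m(V)$ parametrizes maps $\gamma:\operatorname{Spec}\mathbb C[t]/t^{m+1}\to V$, and $\gamma(0)$ is the origin of $\gamma$. If $V$ is smooth of dimension $l$, $J_m(V)$ is smooth of dimension $(m+1)l$.

*Example.* For $V=\{xy=0\}\subset\mathbb A^2$, $J_1(V)$ is given by $x_0y_0=0$, $x_0y_1+x_1y_0=0$. It has three components of dimension $2$: $\{x_0=x_1=0\}$, $\{y_0=y_1=0\}$, and $\{x_0=y_0=0\}$, all the jets at the node. So jets over a singular point may form a component of their own.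

Work over $\mathbb C$. Let $E$ be a geometric component of some $E_j$, $N=N_j$, $\nu=\nu_j$, and $W=h(E)\subset C_f$, closed and irreducible, with $\dim W\le n-3$. For an open $U\subset\mathbb A^n_{\mathbb C}$ meeting $W$ put
$$A_m=\{\gamma\in J_m(U):\gamma(0)\in W,\ f(\gamma)\equiv0\bmod t^{m+1}\}.$$

**Lemma 6.1.** *If $\dim A_{N-1}\le N(n-1)-a$, then $\nu\ge N+a$.*

*Proof.* We push jets crossing $E$ transversally down to $\mathbb A^n$ and count dimensions. Let $e=\nu-1$ and $M\ge\max(e,N)$. Let $T\subset J_M(Y)$ be the set of jets with origin in $E\cap h^{-1}(U)$ off all other divisors, and with order exactly $1$ along $E$. It is nonempty and $\dim T=(n-1)+Mn=(M+1)n-1$. Let $h_M:J_M(Y)\to J_M(\mathbb A^n)$ be the induced map. The tangent space of $J_M(Y)$ at $\gamma\in T$ is $\gamma^*T_Y\cong(\mathbb C[t]/t^{M+1})^n$, and $dh_M$ is multiplication by the Jacobian matrix of $h$ along $\gamma$, whose determinant has order $e\le M$. Lift $\gamma$ to an arc. By Smith normal form over $\mathbb C[[t]]$ the matrix becomes diagonal with entries $t^{e_1},\dots,t^{e_n}$,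 $\sum e_i=e$, and $t^{e_i}$ has kernel of dimension $e_i$ on $\mathbb C[t]/t^{M+1}$. So $\ker dh_M$ has dimension $e$, the fibers of $h_M|_T$ have dimension $\le e$, and
$$\dim h_M(T)\ge(M+1)n-1-e=(M+1)n-\nu .$$
Jets in $h_M(T)$ have origin in $W$ and $\operatorname{ord}f\ge N$, so their truncations lie in $A_{N-1}$, and $M+1-N$ further coefficients in $\mathbb C^n$ are free. Thus $(M+1)n-\nu\le N(n-1)-a+(M+1-N)n=(M+1)n-N-a$. $\square$

**Rational singularities.** A variety $D$ has rational singularities if for a resolution $\mu:D'\to D$ we have $\mu_*\mathcal O_{D'}=\mathcal O_D$ and $R^i\mu_*\mathcal O_{D'}=0$ for $i>0$. A smooth $D$ has them; the node above does not, since it is not normal.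

**[M]** Mustaţă, *Jet schemes of locally complete intersection canonical singularities*, Invent. Math. 145 (2001): if a locally complete intersection variety $V$ over an algebraically closed field of characteristic $0$ has rational singularities, all $J_m(V)$ are irreducible (hence of dimension $(m+1)\dim V$).

*The first attempt, and where it stops.* Suppose we know that $X$ has rational singularities. Then $A_m$ is the preimage of $W$ in the irreducible scheme $J_m(X\cap U)$, a proper closed subset, so $\dim A_m\le(m+1)(n-1)-1$ and Lemma 6.1 gives $\nu\ge N+1$. We need $N+2$, and this argument has no more to give: a proper closed subset of an irreducible variety has codimension at least one, nothing better. The missing unit comes from applying [M] to a hypersurface section of $X$ that contains $W$.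

**The section.** Let $x$ be a smooth point of $W$. On a Zariski open $U\ni x$ choose a regular function $\ell$ vanishing on $W\cap U$ with $d\ell\ne0$ on $U$. Then $H=\{\ell=0\}\subset U$ is smooth; shrink $U$ so that $H$ is irreducible. We have $f|_H\not\equiv0$. Otherwise $f=\ell f'$ near $x$. If $f'(x)\ne0$ then $df(x)=f'(x)d\ell(x)\ne0$, contradicting $x\in C_f$. If $f'(x)=0$ then $C_f\supset\{\ell=f'=0\}$ has dimension $\ge n-2$ at $x$, contradicting (i).

**Proposition 6.2.** *Under the assumptions of Proposition 5.1, after shrinking $U$ around $x$ the scheme $X_H=X\cap H$ is a variety (reduced, irreducible) of dimension $n-2$ with rational singularities.*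

The proof takes the next two sections.

*Proof of Proposition 5.1(b), granting Proposition 6.2.* By [M], $J_m(X_H)$ is irreducible of dimension $(m+1)(n-2)$. It maps onto $X_H$ (constant jets), and $W\cap U\subsetneq X_H$ for dimension reasons. So $\{\gamma\in J_m(X_H):\gamma(0)\in W\}$ has dimension $\le(m+1)(n-2)-1$.

This set is cut out in $A_m$ by the $m$ equations $c_1=\dots=c_m=0$, where $\ell(\gamma)=\sum c_kt^k$; here $c_0=0$ on $A_m$ automatically, since $\ell$ vanishes on $W$. Let $Z$ be an irreducible component of $A_m$. We must know that $Z$ meets $\{c_1=\dots=c_m=0\}$. It is closed and stable under $\gamma(t)\mapsto\gamma(\lambda t)$, $\lambda\in\mathbb G_m$, a connected group. Letting $\lambda\to0$, it contains constant jets, on which all $c_k=0$. Hence $\dim Z-m\le(m+1)(n-2)-1$, and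
$$\dim A_m\le(m+1)(n-1)-2.\tag{2}$$
Lemma 6.1 with $m=N-1$ and $a=2$ gives $\nu\ge N+2$. $\square$

## 7. Poles of $|g|^{2s}$ from those of $|g+uv|^{2s}$

To prove Proposition 6.2 we must control $g=f|_H$ from below. Here [MP] points the wrong way: restriction to $H$ can lower $\tilde\alpha$. So instead of restricting $f$ we extend it. Put
$$F=f+y\ell\quad\text{on }U\times\mathbb A^1_y .$$
Since $F|_{y=0}=f\not\equiv0$, [MP] gives $\tilde\alpha_{(x,0)}(F)\ge\tilde\alpha_x(f)>2$. In analytic coordinates $(x',z)$ centered at $x$ with $z=\ell$, write $f=g(x')+z\,r(x',z)$ with $g=f|_H$. Then $r(0)=\partial_zf(x)=0$. So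
$$F=g(x')+zv,\qquad v=y+r(x',z),$$
and $(x',z,v)$ are coordinates centered at $(x,0)$. Adding $zv$ to a sum of $c$ squares changes $\tilde\alpha$ from $c/2$ to $c/2+1$, so we expect that $g$ retains "more than $1$" of the "more than $2$". What we need of this is a statement about poles. We use a classical fact.

**Landau's lemma.** *Let $\mu\ge0$ be a measure on $(0,R]$ such that $\int r^s\,d\mu$ converges for large $\mathrm{Re}\,s$ and the resulting function continues holomorphically to a neighborhood of the real interval $(\sigma_0,\infty)$. Then the integral converges for $\mathrm{Re}\,s>\sigma_0$.*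

*Proof.* Rescale to $R=1$, and suppose the abscissa of convergence $\sigma_1$ is $>\sigma_0$. For $c>\sigma_1$ the function is holomorphic on $\mathrm{Re}\,s>\sigma_1$ and near $\sigma_1$, so its Taylor series at $c$ converges at some real $s<\sigma_1$. That series is $\sum_a\frac{(c-s)^a}{a!}\int(-\log r)^ar^c\,d\mu=\int r^s\,d\mu$ (nonnegative terms). So the integral converges at $s<\sigma_1$, a contradiction. $\square$

**Lemma 7.1.** *Let $g\not\equiv0$ be holomorphic near $0\in\mathbb C^l$, $g(0)=0$, $F(x,u,v)=g(x)+uv$, and $\tilde\alpha_0(F)>2$. Then for $\varphi\in C_c^\infty$ with support near $0$, the meromorphic continuation of $Z_g(s,\varphi)=\int|g|^{2s}\varphi\,d\lambda$ has no pole in $\mathrm{Re}\,s>-1$ and at most a simple pole at $s=-1$.*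

*Proof.* **Step 1: locate the poles of $Z_F$.** Let $b=b_{F,0}$, so $b=(s+1)\prod_{\lambda>2}(s+\lambda)$, and let $P(s)F^{s+1}=b(s)F^s$ on a neighborhood $B'$ of $0$. For $\Phi\in C_c^\infty(B')$ put $Z_F(s,\Phi)=\int|F|^{2s}\Phi\,d\lambda$, holomorphic for $\mathrm{Re}\,s>0$. Let $\bar P(s)$ be the complex conjugate of the operator $P(\bar s)$. It involves only antiholomorphic derivatives, and $b$ is real, so $P\bar P|F|^{2(s+1)}=b(s)^2|F|^{2s}$. Integrating by parts for $\mathrm{Re}\,s$ large, and continuing,
$$Z_F(s,\Phi)=b(s)^{-2}Z_F(s+1,\Phi_s),\tag{3}$$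
where $\Phi_s$ is polynomial in $s$ with coefficients in $C_c^\infty(B')$. The zeros of $b$ are $-1$ and numbers $<-2$. So by (3) $Z_F$ is holomorphic on $\mathrm{Re}\,s>-1$; and by (3) again, its only possible pole on $\mathrm{Re}\,s>-2$ is $s=-1$. Iterating (3) continues $Z_F$ meromorphically to $\mathbb C$.

**Step 2: the poles at $-1$ and $-2$ are at most simple.** By Landau's lemma, applied for $\Phi\ge0$ to the image of $\Phi\,d\lambda$ under $|F|^2$, $|F|^{2s}$ is locally integrable on $B'$ for real $s>-1$. Applying only $P$ to $F^{s+1}\bar F^s=F|F|^{2s}$ gives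
$$Z_F(s,\Phi)=b(s)^{-1}\int F|F|^{2s}\,(P(s)^*\Phi)\,d\lambda ,$$
and this integral converges and is holomorphic for $\mathrm{Re}\,s+\frac12>-1$. As $-1$ is a simple zero of $b$, the pole at $-1$ is at most simple. Near $s=-2$ the argument $s+1$ in (3) is near $-1$, and $b(-2)\ne0$. So at $s=-2$ there is at most a simple pole.

**Step 3: integrate out $u$ and $v$.** Take $\Phi=\varphi(x)\chi(|u|^2)\chi(|v|^2)$ with $\chi\in C_c^\infty([0,\infty))$ equal to $1$ on some $[0,a]$, supports small. With $v=w/u$ and $|u|=e^\rho$, the image of $\chi(|u|^2)\chi(|v|^2)d\lambda$ under $w=uv$ has density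
$$L(w)=2\pi\int_{\mathbb R}\chi(e^{2\rho})\chi(|w|^2e^{-2\rho})\,d\rho ,$$
compactly supported and smooth off $0$. Let $0<|w|\le a$. If $e^{2\rho}\ge|w|$ the second factor is $1$, and if $e^{2\rho}\le|w|$ the first is $1$; the two halves are exchanged by $\rho\mapsto\log|w|-\rho$. So
$$L(w)=4\pi\int_{\frac12\log|w|}^\infty\chi(e^{2\rho})\,d\rho=\mathrm{const}-2\pi\log|w| .$$
With $\partial\bar\partial=\partial^2/\partial w\,\partial\bar w$ we have $\partial\bar\partial\log|w|=\frac\pi2\delta_0$, hence $\partial\bar\partial L=-\pi^2\delta_0+\kappa$ with $\kappa\in C_c^\infty(\mathbb C)$.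

**Step 4: read off $Z_g$.** Since $\partial\bar\partial|z+w|^{2s+2}=(s+1)^2|z+w|^{2s}$, for $\mathrm{Re}\,s>0$ moving $\partial\bar\partial$ onto $L$ gives
$$(s+1)^2Z_F(s,\Phi)=-\pi^2Z_g(s+1,\varphi)+\int\varphi(x)\Lambda_s(g(x))\,d\lambda,\tag{4}$$
$$\Lambda_s(z)=\int|w|^{2s+2}\kappa(w-z)\,d\lambda(w)=(s+2)^{-2}\int|w|^{2s+4}(\partial\bar\partial\kappa)(w-z)\,d\lambda(w).$$
The last integral is holomorphic in $\mathrm{Re}\,s>-3$, continuous in $(s,z)$, and at $s=-2$ it is $\int\partial\bar\partial\kappa=0$. So $(s+2)\Lambda_s(z)$ is holomorphic in $\mathrm{Re}\,s>-3$, continuously in $z$ (by Cauchy's formula near $s=-2$). Solve (4) for $Z_g(s+1,\varphi)$. On $\mathrm{Re}\,s>-2$ the only candidate pole is that of $Z_F$ at $s=-1$, which is simple and killed by $(s+1)^2$. At $s=-2$ both terms have at most a simple pole. Replace $s+1$ by $s$. $\square$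

## 8. From a simple pole to rational singularities

**[GR]** Grauert–Riemenschneider: $R^i\mu_*\omega_{V'}=0$ for $i>0$, for $\mu:V'\to V$ projective birational, $V'$ smooth, characteristic $0$.

**Lemma 8.1.** *Let $H$ be a smooth irreducible complex variety, $g\not\equiv0$ a regular function, $g(x)=0$, such that the conclusion of Lemma 7.1 holds for $g$ near $x$. Then the scheme $D=\{g=0\}$ is, on a Zariski neighborhood of $x$, reduced, irreducible, with rational singularities.*

*Proof.* **Step 1: numerical consequences on a log resolution.** Let $\mu:H'\to H$ be a projective log resolution of $(H,D)$ with divisors $F_j$ (exceptional ones and strict transforms of components of $D$), $\operatorname{div}(g\circ\mu)=\sum N_jF_j$, $K_{H'/H}=\sum(\nu_j-1)F_j$. Shrinking $H$ around $x$ ($\mu$ is proper), we may assume all $F_j$ meet $\mu^{-1}(x)$. Take $\varphi\ge0$ with small support, $\varphi(x)>0$. By Landau's lemma $Z_g(s,\varphi)$ converges for real $s>-1$. In local coordinates on $H'$ the integrand is a smooth nonnegative function, positive near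 $\mu^{-1}(x)$, times $\prod|y_j|^{2(N_js+\nu_j-1)}$.

If $\nu_j<N_j$, the integral diverges at $s=-\nu_j/N_j>-1$, near a point of $F_j$ close to $\mu^{-1}(x)$. So $\nu_j\ge N_j$ for all $j$. If $F_i\ne F_j$ with $\nu_i=N_i$, $\nu_j=N_j$ meet at a point of $\mu^{-1}(x)$, integrate near a nearby point of $F_i\cap F_j$ off the other divisors: the exponents are $2N_i(s+1)-2$ and $2N_j(s+1)-2$, so $Z_g(s,\varphi)\ge c(s+1)^{-2}$ as $s\downarrow-1$, contradicting simplicity of the pole. So, after shrinking $H$ again, the $F_j$ with $\nu_j=N_j$ are pairwise disjoint.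

**Step 2: only one $F_j$ has $\nu_j=N_j$.** Put $F=\sum_{\nu_j=N_j}F_j$ and $B=\sum_{\nu_j>N_j}(\nu_j-N_j-1)F_j\ge0$. Strict transforms have $\nu=1\le N$, hence $\nu=N=1$, and they occur in $F$. So $B$ is exceptional and $\mu_*\mathcal O(B)=\mathcal O_H$. By definition
$$K_{H'}+F=\mu^*(K_H+D)+B.\tag{5}$$
So $\mathcal O(B-F)\cong\omega_{H'}\otimes\mu^*(\text{line bundle})$, and $R^1\mu_*\mathcal O(B-F)=0$ by [GR] and the projection formula. Hence
$$\mathcal O_H=\mu_*\mathcal O(B)\to\mu_*\mathcal O_F(B)=\bigoplus_{\nu_j=N_j}\mu_*\mathcal O_{F_j}(B)$$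
is surjective. At $x$ each summand is finitely generated, and nonzero: it contains the restriction of the canonical section of $\mathcal O(B)$, and $F_j\not\subset\mathrm{Supp}\,B$. By Nakayama's lemma a cyclic module over a local ring is not a direct sum of two nonzero finitely generated modules. So there is at most one $F_j$ with $\nu_j=N_j$. The strict transform of a component of $D$ through $x$ is one, so it is the only one. Thus $D$ has one component near $x$, with multiplicity $N=1$: $D$ is reduced and irreducible, and $F=D'$, its strict transform, is smooth.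

**Step 3: rationality, by duality.** By (5), $\omega_{H'}(D')=\mu^*(\omega_H(D))\otimes\mathcal O(B)$, so $\mu_*\omega_{H'}(D')=\omega_H(D)$. Also $\mu_*\omega_{H'}=\omega_H$, as $H$ is smooth. Apply $\mu_*$ to $0\to\omega_{H'}\to\omega_{H'}(D')\to\omega_{D'}\to0$; with [GR] this gives $\mu_*\omega_{D'}\cong\omega_H(D)/\omega_H=\omega_D$. By [GR] for $D'\to D$, $R\mu_*\omega_{D'}\cong\omega_D$. The hypersurface $D$ is Cohen–Macaulay with invertible $\omega_D$, so Grothendieck duality gives
$$R\mu_*\mathcal O_{D'}\cong R\mathcal Hom(R\mu_*\omega_{D'},\omega_D)\cong R\mathcal Hom(\omega_D,\omega_D)=\mathcal O_D .$$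
So $R^i\mu_*\mathcal O_{D'}=0$ for $i>0$, and $\mu_*\mathcal O_{D'}$ is an $\mathcal O_D$-algebra that is free of rank one as a module. If $e$ is a local generator, $1=ae$ and $e^2=ce$, then $e=ae^2=ac\,e$, so $a$ is a unit and $1$ generates. Hence $\mathcal O_D=\mu_*\mathcal O_{D'}$. $\square$

*Proof of Proposition 6.2.* In Section 7 we found $\tilde\alpha_{(x,0)}(F)>2$ and $F=g+zv$ with $g=f|_H$. Lemma 7.1 gives the pole statement for $g$ near $x$, and Lemma 8.1 gives the conclusion for $D=X\cap H$. $\square$

This completes the proof of Proposition 5.1.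

## 9. Decay at a single place

The finitely many bad places need only exponent $>1$, so (T) is more than enough there.

**Lemma 9.1.** *Assume (i) and $\nu_j>N_j$ for all $j$. Fix $\sigma>1$ with $\sigma<\nu_j/N_j$ for all $j$. Let $K$ be any completion of $k$, $\psi_K\ne1$ an additive character, and $T_t(\Phi)=\int_{K^n}\Phi(x)\psi_K(tf(x))\,dx$. Then $|T_t(\Phi)|\le C_\Phi\max(1,|t|_K)^{-\sigma}$ for all Schwartz–Bruhat $\Phi$. For archimedean $K$, $C_\Phi$ can be taken to be a continuous seminorm $C\sup_{x,|\beta|\le A'}(1+|x|)^{A'}|\partial^\beta\Phi(x)|$ on $\mathcal S(K^n)$.*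

For $K\cong\mathbb C$, $|\cdot|_K$ is the square of the usual absolute value $|\cdot|$. For $|t|_K\le1$ the trivial bound suffices.

*Proof.* **Step 1: pass to charts on $Y(K)$.** Let $\mathrm{supp}\,\Phi\subset B$, $B$ compact. The map $h:Y(K)\to K^n$ is proper, and an isomorphism off the null sets $C_f(K)$, $\bigcup E_j(K)$. Cover the compact set $h^{-1}(B)$ by charts as below and use a finite partition of unity (by locally constant functions if $K$ is non-archimedean). Near $b\in Y(K)$ there are coordinates in which the density is $\theta(y)\prod_j|y_j|_K^{\nu_j-1}dy$, with $j$ over the exceptional divisors through $b$, $E_j=\{y_j=0\}$, and $\theta$ smooth (locally constant) with compact support, its $C^A$-norms controlled by those of $\Phi$.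

**Step 2: charts where $f\circ h$ is linear in a coordinate free of the $E_j$.** Suppose $b\in\tilde X$. Absorbing a unit in the coordinate $y_0$ of $\tilde X$, $f\circ h=y_0M$ with $M=\prod y_j^{N_j}$. Suppose instead $f(h(b))\ne0$. Then $h(b)\notin C_f$, no $E_j$ passes through $b$, $f\circ h$ is a submersion, and $f\circ h=c_0+y_0M$ with $M=1$. In both cases the $y_0$-integral is a one-variable Fourier transform of $\theta$ at $tM$, bounded by $C\max(1,|tM|_K)^{-\sigma}\le C|t|_K^{-\sigma}|M|_K^{-\sigma}$ (with $C$ a multiple of a $C^A$-norm of $\theta$ in the archimedean case). The total is $\le C'|t|_K^{-\sigma}\int\prod|y_j|_K^{\nu_j-1-\sigma N_j}dy'<\infty$ over a compact domain, as $\nu_j-\sigma N_j>0$.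

**Step 3: the remaining charts, normal form.** Now $f(h(b))=0$, $b\notin\tilde X$, so $b\in\bigcup E_j$ and $f\circ h=u\mu$, $\mu=\prod y_j^{N_j}$ over a nonempty set of exceptional divisors, $u$ a unit. Let $1$ be an index in this set. Write $u=c\,\varepsilon^{N_1}$ with $c=u(b)\in K^\times$ and $\varepsilon$ analytic near $b$, $\varepsilon(b)=1$ (binomial series). Replacing $y_1$ by $\varepsilon y_1$, which is again a coordinate since $y_1(b)=0$, we get $f\circ h=c\mu$. In both cases below we reduce to integrals over $|t\mu|\lesssim1$, for which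
$$\int_{|t\mu|_K\le C_1}\prod|y_j|_K^{\nu_j-1}dy\le C_1^\sigma|t|_K^{-\sigma}\int\prod|y_j|_K^{\nu_j-1-\sigma N_j}dy\le C|t|_K^{-\sigma}\tag{6}$$
over a compact domain.

**Step 4: remaining charts, non-archimedean $K$.** We average over a group of dilations of $y_1$. For $l$ large, $y_1\mapsto(1+\pi^lz)y_1$ ($z\in O_K$) preserves $\theta$, $|y_1|_K$ and the measure. Also $(1+\pi^lz)^{N_1}=1+\pi^l\Lambda(z)$ with $\Lambda(0)=0$ and $|\Lambda(z)-\Lambda(z')|=|N_1||z-z'|$, as soon as $|\pi^l|<|N_1|$, since the terms beyond $N_1z$ contribute at most $|\pi^l||z-z'|$. So $\Lambda/N_1$ is an isometry of the compact space $O_K$ into itself, hence bijective and measure preserving. Averaging over $z$ replaces $\psi_K(tc\mu)$ by $\psi_K(tc\mu)\int_{O_K}\psi_K(tc\mu\pi^lN_1z)\,dz$, which is $0$ unless $|t\mu|_K\le C_1$. Apply (6).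

**Step 5: remaining charts, archimedean $K$.** We integrate by parts where $|t\mu|$ is large. Let $\rho\in C_c^\infty(K)$, $\rho=1$ on the unit disc, and write $1=\rho(t\mu)+(1-\rho(t\mu))$. The first part is supported in $|t\mu|_K\le C_1$; apply (6). In the second part, for fixed $y_j\ne0$ ($j\ne1$), the support stays away from $y_1=0$. Use $D=y_1\partial_{y_1}$ (the holomorphic derivative if $K=\mathbb C$). Since $\psi_K(x)=e^{i\,\mathrm{Re}(ax)}$ with $a\neq0$, $D\psi_K(tc\mu)=\kappa\,t\mu\,\psi_K(tc\mu)$ with a constant $\kappa\ne0$. Also $\int(D\psi)G=-\int\psi\,(D+1)G$. Hence $A$ integrations by parts apply $\bigl(-(D+1)\circ(\kappa t\mu)^{-1}\bigr)^A$ to $\theta\,(1-\rho(t\mu))\prod|y_j|_K^{\nu_j-1}$. Now $D$ multiplies $|y_1|_K^{\nu_1-1}$ and $(t\mu)^{-1}$ by constants. It maps $\rho_1(t\mu)$ to $N_1(w\partial_w\rho_1)(t\mu)$, which for $\rho_1$ constant near $0$ and near $\infty$ is bounded, of the same type, and zero on $|t\mu|<1$ if $\rho_1$ is. It maps $\theta$ to $y_1\partial_{y_1}\theta$. So the second part is at most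
$$C\|\theta\|_{C^A}\int_{|t\mu|\ge1}|t\mu|^{-A}\prod|y_j|_K^{\nu_j-1}dy .$$
For $A\ge2\sigma$, $|t\mu|^{-A}\le|t\mu|_K^{-\sigma}$ there, and the bound $C|t|_K^{-\sigma}$ follows as in (6). We have shown $|T_t(\Phi)|\le C_B\|\Phi\|_{C^A}\max(1,|t|_K)^{-\sigma}$ for archimedean $K$ and $\mathrm{supp}\,\Phi\subset B$. The non-archimedean case of the lemma is complete.

**Step 6: Schwartz functions, by homogeneity.** Write $\Phi=\sum_{j\ge0}\Phi_j$ with $\Phi_j(x)=\varphi(2^{-j}x)\Phi(x)$ for $j\ge1$, $\varphi\in C_c^\infty$ supported in an annulus, and $\Phi_0$ supported in a fixed compact set. With $x=2^jy$, $T_t(\Phi_j)=2^{jn[K:\mathbb R]}T_{2^{jd}t}(\varphi\,\Phi(2^j\cdot))$, which is at most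
$$C2^{j(n[K:\mathbb R]+A)}\sup_{|x|\asymp2^j,\,|\beta|\le A}|\partial^\beta\Phi(x)|\ \max(1,|t|_K)^{-\sigma}.$$
Sum over $j$. $\square$

**All archimedean places together.** Let $\Phi_\infty\in\mathcal S(\prod_{v\mid\infty}k_v^n)$. Apply Lemma 9.1 in one variable $x_v$ to all functions $x_v\mapsto y^\alpha\partial_y^\beta\Phi_\infty(x_v,y)$, with $y$ the remaining variables. Then $T_{t_v}$ in that variable maps $\Phi_\infty$ to a Schwartz function of $y$, with seminorms at most $\max(1,|t_v|_v)^{-\sigma}$ times seminorms of $\Phi_\infty$. Iterating, $|F^*_{\Phi_\infty}(t)|\le C\prod_{v\mid\infty}\max(1,|t_v|_v)^{-\sigma}$.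

## 10. Residue discs at good places

At the remaining places we need bounds uniform in $v$.

**Good models.** All data on $Y$ are of finite presentation. So over the ring $R$ of $S_0$-integers of $k$, for a suitable finite set $S_0$ of finite places, $h$ extends to a projective $\mathcal Y\to\mathbb A^n_R$ with the following properties.

- $\mathcal Y$, the closures $\tilde{\mathcal X},\mathcal E_j$, and all intersections of these divisors are smooth over $R$ of the expected relative dimension, or empty.
- The formulas (1) hold on $\mathcal Y$: they hold on the generic fiber, and the finitely many vertical components are removed by enlarging $S_0$.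
- $h$ is an isomorphism over the complement of $\mathcal C_f=\{\nabla f=0\}$.
- $h^{-1}(\mathcal C_f)=\bigcup\mathcal E_j$ as sets, because two constructible sets that agree on the generic fiber agree over a nonempty open subset of $\operatorname{Spec}R$.

We also require for $v\notin S_0$ that $\psi_v$ is trivial on $O_v$ but not on $\pi^{-1}O_v$, that $f\in O_v[x]$, and that $d$ and all $N_j$ are units in $O_v$. For such $v$ write $K,O,\pi,q$ as in Section 3; constants $C$ do not depend on $v$, $m$, $i$. With $D$ as in Lemma 3.1 put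
$$V_m=\mathrm{vol}\{x\in D:\operatorname{ord}f(x)\ge m\}.$$

**Residue discs.** Off a null set, $h$ is a bijection $\mathcal Y(O)\to O^n$, by the valuative criterion, and $D$ corresponds to the points reducing to some $a\in\bigcup\bar{\mathcal E}_j(\mathbb F_q)$. Let $I(a)$ be the set of divisors among $\tilde{\mathcal X},\mathcal E_j$ through $a$, let $r=|I(a)|$, and let $I_e(a)$ be its exceptional part, nonempty when $a\in\bigcup\bar{\mathcal E}_j$. Index $0$ denotes $\tilde{\mathcal X}$, with $N_0=\nu_0=1$. The completed local ring of $\mathcal Y_O$ at $a$ is $O[[y_1,\dots,y_n]]$, with local equations of the divisors in $I(a)$ among the coordinates (numbered by their indices). So the residue disc of $a$ is $\{y\in(\pi O)^n\}$, with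
$$f\circ h=u\prod_{I(a)}y_j^{N_j},\quad u\in O[[y]]^\times,\qquad\text{measure }\prod_{I_e(a)}|y_j|^{\nu_j-1}dy .$$
The number of $a$ with $I(a)=I$ is $\le Cq^{n-|I|}$.

**Lemma 10.1.** *If (T) holds, $V_m\le Cq^{-m-2}$ for all $m\ge0$.*

*Proof.* The locus $\operatorname{ord}y_j=e_j$ has volume $\le q^{-e_j}$ in $y_j$, so the disc of $a$ contributes at most $q^{-(n-r)}\sum q^{-\sum_{I(a)}\nu_je_j}$, over $e\in\mathbb Z_{\ge1}^{I(a)}$ with $\sum N_je_j\ge m$. If $0\in I(a)$, summing over $e_0\ge\max(1,m-\sum_{I_e}N_je_j)$ gives for this sum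
$$\le2q^{-m}\sum_{(e_j)_{I_e}}q^{-\sum(\nu_j-N_j)e_j}\le2q^{-m}\sum q^{-2\sum e_j}\le Cq^{-m-2},$$
as $I_e\ne\emptyset$. If $0\notin I(a)$, then $\sum\nu_je_j\ge m+2\sum e_j$ gives the same. Finally $q^{-(n-r)}\cdot\#\{a\}\le C$ for each of the finitely many $I$. $\square$

This volume bound alone, used with $q^m$ classes, gives $q^{-2}$ for each $m$; but $E_v(i)$ also sees points with $\operatorname{ord}f=m-1$, where one factor $q$ would be lost. Homogeneity recovers half of it.

**Lemma 10.2.** *If (T) holds, $|E_v(i)|\le Cq^{-m-3/2}$ for $|i|=q^m$, $m\ge2$.*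

*Proof.* $D$ is stable under $x\mapsto wx$, $w\in O^\times$. By Lemma 3.1 and homogeneity, $E_v(i)=\int_DG(if(x))\,dx$ with $G(c)=\int_{O^\times}\psi_v(cw^d)\,d^\times w$ (probability measure).

If $|c|\le1$, then $G(c)=1$. If $|c|=q$, then $\sum_{w\in\mathbb F_q}\bar\psi(\bar cw^d)$ is a sum of at most $d-1$ Gauss sums (over the nontrivial multiplicative characters $\chi$ with $\chi^d=1$), each of modulus $\sqrt q$; so $|G(c)|\le\frac{(d-1)\sqrt q+1}{q-1}\le2dq^{-1/2}$. If $|c|\ge q^2$, average over $w\mapsto w(1+\pi z)$, $z\in O$: here $(1+\pi z)^d=1+\pi\Lambda(z)$ with $\Lambda$ an isometry of $O$, as $d$ is a unit, and $\int_O\psi_v(cw^d\pi z)\,dz=0$, so $G(c)=0$.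

Now $|if(x)|\le1$ means $\operatorname{ord}f(x)\ge m$, and $|if(x)|=q$ means $\operatorname{ord}f(x)=m-1$. So $|E_v(i)|\le V_m+2dq^{-1/2}V_{m-1}$; apply Lemma 10.1. $\square$

With $q^m$ classes this gives $q^{-3/2}$ for each single $m$. For large $m$ we need decay in $m$ as well.

**Lemma 10.3.** *Let $\eta>0$ with $\nu_j>(1+\eta)N_j$ for all $j$. Then $|E_v(i)|\le Cq^{-(1+\eta)(m-1)}$ for $|i|=q^m$, $m\ge2$.*

*Proof.* By Lemma 3.1 only discs with $I_e(a)\ne\emptyset$ matter. We claim that the disc of $a$ contributes at most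
$$q^{-(n-r)}\sum_{e\in\mathbb Z_{\ge1}^{I_e(a)},\ \sum N_je_j\ge m-1}q^{-\sum\nu_je_j}.\tag{7}$$

*Case $0\in I(a)$.* Replace $y_0$ by $uy_0$. For fixed other coordinates this is an isometry of $\pi O$, as $u$ is a unit and $y_0\in\pi O$; so the change of coordinates preserves measure. Then $f\circ h=y_0M$ with $M=\prod_{I_e}y_j^{N_j}$, and $\int_{\pi O}\psi_v(iMy_0)\,dy_0$ is $q^{-1}$ if $|iM|\le q$ and $0$ otherwise. The condition $|iM|\le q$ is $\sum N_je_j\ge m-1$.

*Case $0\notin I(a)$.* Pick $1\in I_e(a)$ and average over $y_1\mapsto(1+\pi z)y_1$, $z\in O$, which preserves the disc and the measure. Since $u\in O[[y]]^\times$ and $\pi zy_1\in\pi^2zO$, Taylor expansion gives $u((1+\pi z)y_1,\cdot)=u(y)(1+\pi^2zw(z))$ with $w\in O\langle z\rangle$ (power series with coefficients tending to $0$). So $f\circ h$ becomes $u(y)\mu(y)(1+\pi\Lambda(z))$, with $\mu=\prod_{I_e}y_j^{N_j}$ and $\Lambda(z)\in N_1z+\pi zO\langle z\rangle$. Since $N_1$ is a unit, $\Lambda$ is an isometry of $O$. The $z$-average is $\psi_v(iu\mu)\int_O\psi_v(iu\mu\pi z)\,dz$,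 which is zero unless $|i\mu|\le q$, that is, $\sum N_je_j\ge m-1$.

This proves (7). Put $\kappa=\min_j(\nu_j-(1+\eta)N_j)>0$. Then $\sum\nu_je_j\ge(1+\eta)(m-1)+\kappa\sum e_j$, so the sum in (7) is $\le Cq^{-(1+\eta)(m-1)}$, using $q\ge2$. Multiply by $q^{-(n-r)}\#\{a\}\le C$. $\square$

**Lemma 10.4.** *If $\dim C_f\le n-5$, then $|E_v(i)|\le Cq^{-5/2}$ for $|i|=q$, for almost all $v$; hence (E) holds.*

*Proof.* If $d=1$, $E_v(i)=0$ for almost all $v$. Let $d\ge2$ and $s=\dim C_f\ge0$. The projective hypersurface $\mathbb P(X)\subset\mathbb P^{n-1}$ has singular locus $\mathbb P(C_f)$ of dimension $s-1$ (empty if $s=0$). So for a general linear $L\subset\mathbb A^n$ of codimension $s$ over $k$, $\mathbb P(L)\cap\mathbb P(C_f)=\emptyset$, and by Bertini's theorem $f|_L$ defines a smooth hypersurface in $\mathbb P(L)$. After a linear change of coordinates over $k$ (which lies in $GL_n(O_v)$ for almost all $v$), $L=\{x_1=\dots=x_s=0\}$, and smoothness persists mod $v$ for almost all $v$. For $i=u/\pi$, $E_v(i)=q^{-n}\sum_{x\in\mathbb F_q^n}\bar\psi(u\bar f(x))$.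 For fixed $(x_1,\dots,x_s)\in\mathbb F_q^s$, $u\bar f$ is a polynomial of degree $d$ in the remaining variables with leading form $u\bar f|_L$. By [D], $|\sum_x\bar\psi(u\bar f(x))|\le q^s(d-1)^{n-s}q^{(n-s)/2}$. Divide by $q^n$: $|E_v(i)|\le Cq^{-(n-s)/2}\le Cq^{-5/2}$. There are $q-1$ values of $u$, and $\sum_vq_v^{-3/2}<\infty$, which gives (E). $\square$

**Lemma 10.5.** *Assume (T) and (E), and put $c_v=\sum_{0\ne\beta\in K/O}|E_v(\beta)|$. Then $\sum_vc_v<\infty$ over almost all $v$.*

*Proof.* The classes with $|\beta|=q$ contribute the terms of (E). By (T) there is $\eta$ as in Lemma 10.3; take an integer $M\ge3/\eta$, $M\ge2$. There are at most $q^m$ classes with $|\beta|=q^m$. By Lemma 10.2 those with $2\le m\le M$ contribute $\le MCq^{-3/2}$. By Lemma 10.3 those with $m>M$ contribute at most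
$$C\sum_{m>M}q^{m-(1+\eta)(m-1)}\le C'q^{1-\eta M}\le C'q^{-2}.$$
Both bounds are summable over $v$. $\square$

## 11. Summation over $k$ and the proof of Theorem A

**Proposition 11.1.** *If (i), (T) and (E) hold, then $f$ satisfies (B).*

*Proof.* **Step 1: majorize $|F_\Phi^*|$ by a product.** Fix $\sigma$ as in Lemma 9.1. It suffices to treat $\Phi=\Phi_\infty\otimes\bigotimes_{v<\infty}\Phi_v$ with $\Phi_v=1_{O_v^n}$ for almost all $v$. Let $\mathcal K\subset A_k$ be compact. Choose a finite $S\supset S_0$ of finite places such that for finite $v\notin S$: $\Phi_v=1_{O_v^n}$, $\mathrm{vol}(O_v)=1$, Lemma 10.5 is available, and the projection of $\mathcal K$ to $k_v$ lies in $O_v$. By Section 9, $|F^*_\Phi(i)|\le C\mathcal G(i)$ with $\mathcal G(i)=\prod_vg_v(i_v)$, where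
$$g_v(t)=\max(1,|t|_v)^{-\sigma}\ (v\mid\infty\text{ or }v\in S),\qquad g_v=|E_v|\ (v<\infty,\ v\notin S).$$
For $i\in\mathcal K$ and $\xi\in k$ we have $\mathcal G(\xi+i)\le C_{\mathcal K}\mathcal G(\xi)$, because $g_v$ is $O_v$-invariant for $v\notin S$, and bounded translations change the other finitely many $g_v$ by bounded factors. So we want $\sum_{\xi\in k}\mathcal G(\xi)<\infty$.

**Step 2: factor the sum over places.** Let $\mathfrak o$ be the ring of integers of $k$. All finite $g_v$ are $O_v$-invariant, and $k/\mathfrak o\cong\bigoplus_{v<\infty}k_v/O_v$. With representatives $\xi_\beta$ of $\beta\in k/\mathfrak o$ and $g_\infty=\prod_{v\mid\infty}g_v$,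
$$\sum_{\xi\in k}\mathcal G(\xi)=\sum_{\beta\in k/\mathfrak o}\ \prod_{v<\infty}g_v(\beta_v)\sum_{\eta\in\mathfrak o}g_\infty(\xi_\beta+\eta)\le C\prod_{v<\infty}\ \sum_{\beta_v\in k_v/O_v}g_v(\beta_v).$$
Indeed $g_\infty$ is integrable on $k\otimes\mathbb R$ (as $\sigma>1$) and changes by bounded factors under bounded translations, and $\mathfrak o$ is a lattice there, so $\sup_z\sum_{\eta\in\mathfrak o}g_\infty(z+\eta)<\infty$. For $v\in S$ the factor is $1+\sum_{m\ge1}(q^m-q^{m-1})q^{-m\sigma}<\infty$. For $v\notin S$ it is $1+c_v$, and $\sum c_v<\infty$ by Lemma 10.5. So the sum converges.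

**Step 3: conclude.** By the $M$-test $\sum_\xi|F^*_\Phi(\xi+i)|$ converges uniformly on $\mathcal K$. The function $F^*_\Phi$ is continuous. Integrating $\sum_\xi|F^*_\Phi(\xi+i)|$ over a relatively compact fundamental domain for $A_k/k$ shows $F^*_\Phi\in L^1(A_k)$. This is (B). $\square$

*Proof of Theorem A.* The hypothesis gives $\tilde\alpha_x(f)>2$ for all $x\in X(\mathbb C)$. By Proposition 5.1, $\dim C_f\le n-5$ (or $C_f=\emptyset$) and (T) holds. Lemma 10.4 gives (E). Proposition 11.1 gives (B), and hence (P). $\square$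

*(B) implies (P), after Weil.* The function $\Theta_\Phi(i^*)=\sum_{\xi^*\in k}F^*_\Phi(\xi^*+i^*)$ is continuous on the compact group $A_k/k$, with Fourier coefficients $F_\Phi(\xi)$, $\xi\in k$. If $\Phi\ge0$ they are $\ge0$, as $F_\Phi$ is a continuous density of a positive measure. A continuous function with nonnegative Fourier coefficients has summable coefficients: convolving with Fejér-type kernels, whose coefficients lie in $[0,1]$ and tend to $1$, bounds the partial sums by $\sup|\Theta_\Phi|$. In general $|\Phi|\le\Phi_1$ with $\Phi_1\ge0$ Schwartz–Bruhat, and $|F_\Phi|\le F_{\Phi_1}$ by continuity of the densities. So $\sum|F_\Phi(\xi)|<\infty$, the Fourier series represents $\Theta_\Phi$, and $\Theta_\Phi(0)=\sum_\xi F_\Phi(\xi)$.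

## 12. Divergence when (T) or (E) fails

*Proof of Theorem B.* "$\Leftarrow$" is Proposition 11.1, and (E) is automatic for $\dim C_f\le n-5$ by Lemma 10.4. Assume (i) and (B).

**Step 1: (B) forces $\sum c_v<\infty$, hence (E).** Take $\Phi=\bigotimes\Phi_v$ with $\Phi_v=1_{O_v^n}$ for finite $v$ and Gaussian for $v\mid\infty$. At good $v$, $F_v^*=E_v$ is $1$ on $O_v$ and $\int_{k_v}|F_v^*|=1+c_v$. Exhausting $A_k$ by the sets where all but finitely many (good) coordinates are integral,
$$\int_{A_k}|F_\Phi^*|=\prod_v\int_{k_v}|F_v^*|<\infty .$$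
Each factor is positive, as $F_v^*$ is continuous and $F_v^*(0)>0$. So $\sum_vc_v<\infty$. The terms with $|\beta|=q$ of $c_v$ give (E).

**Step 2: a lower bound for $c_v$ by volumes.** By Lemma 3.1, for $m\ge2$,
$$\int_{|i|=q^m}E_v(i)\,di=\int_D\bigl(q^m1_{\operatorname{ord}f\ge m}-q^{m-1}1_{\operatorname{ord}f\ge m-1}\bigr)dx=r_m-r_{m-1},\qquad r_m=q^mV_m .$$
Hence $c_v\ge\sum_{m\ge2}|r_m-r_{m-1}|\ge r_N-r_1$ for every $N\ge1$. By (i), $r_1\le q\,\mathrm{vol}(D)=q^{1-n}\#\bar{\mathcal C}_f(\mathbb F_q)\le Cq^{-2}$ for almost all $v$.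

**Step 3: a divisor violating (T) makes $c_v$ too large.** Suppose some $E_j$ has $\nu_j\le N_j+1$; put $N=N_j$. Let $k'$ be a finite extension of $k$ over which a geometric component of $E_j$ is defined. For almost all $v$ having a place of $k'$ of relative degree one above them, the reduction of $E_j$ has a geometrically irreducible component over $\mathbb F_v$ of dimension $n-1$. By the Lang–Weil bounds it has, for $q$ large, at least $\frac12q^{n-1}$ rational points $a$ on no other divisor. In the disc of each, the locus $\operatorname{ord}y_j=1$, where $\operatorname{ord}f=N$, has image in $D$ of volume $q^{-(n-1)}(1-q^{-1})q^{-\nu_j}$. So $V_N\ge\frac14q^{-\nu_j}$, $r_N\ge\frac14q^{N-\nu_j}\ge\frac14q^{-1}$, and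
$$c_v\ge\tfrac14q_v^{-1}-Cq_v^{-2}$$
for these $v$. But $\sum q_v^{-1}=\infty$ over such $v$: the degree-one primes of $k'$ already give divergence, and at most $[k':k]$ of them lie over each $v$. So $\sum c_v=\infty$, a contradiction. $\square$

*Proof of Corollary C.* Here (i) holds since $n\ge3$. The blow-up of the origin is a log resolution of the required kind with one exceptional divisor, $(N,\nu)=(d,n)$ (Section 4). So (T) $\iff n\ge d+2$. If $n\ge5$, then $\dim C_f=0\le n-5$, and Theorem B gives (B) $\iff n\ge d+2$. If $n\le4$ and $n<d+2$, (T) fails, so (B) fails. If $n\le4$ and $n\ge d+2$, then $d=2$ and $n=4$. For almost all $v$ the inner sum in (E), for a nondegenerate quadratic form in four variables, has modulus $q_v^2$ for each $u$. So (E) reads $\sum_v(q_v-1)q_v^{-2}<\infty$, which is false, and (B) fails. $\square$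

For $f_2=x_1y_1+x_2y_2$ over $\mathbb Q$ this is the divergence of $\prod_p(1+1/p)$ found by hand in Section 1.
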